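\title{The conjugacy problem for free lattice-ordered groups}

\begin{abstract}
We prove that the conjugacy problem is solvable for free lattice-ordered groups of every rank, in particular for the free lattice-ordered group on two generators. The solution comes from an explicit bound: if two lattice combinations of group words of length at most $r$ are conjugate, then they are conjugate by a lattice combination of group words whose length is bounded by an explicit function of $r$ and the rank. The proof lets the group act on the right-ordered free group, uses the geometry of the Cayley tree to shorten a given conjugator locally by powers of the conjugated element, and uses generic one-parameter families of $C^1$ actions on the line to make these local corrections coherent. For fixed finite rank the algorithm runs in time bounded by a tower of exponentials of fixed height. The proof also shows that the centralizer of an element induces a virtually free abelian group of finite rank on the support of that element.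
\end{abstract}

\section{Introduction}\label{sec:intro}

A \emph{lattice-ordered group}, or \emph{$\ell$-group}, is a group with a lattice order such that $x\le y$ implies $axb\le ayb$ for all $a,b$. An \emph{$\ell$-homomorphism} is a map that preserves the group operations and the lattice operations $\vee,\wedge$. The basic example is the group $\operatorname{Aut}(\Omega)$ of order automorphisms of a chain (a totally ordered set) $\Omega$, with the pointwise operations $\alpha(f\vee g)=\max(\alpha f,\alpha g)$ and $\alpha(f\wedge g)=\min(\alpha f,\alpha g)$; all actions on chains in this paper are written on the right. The \emph{free $\ell$-group} on a set $X$ is the $\ell$-group $F(X)$ containing $X$ such that every map from $X$ to an $\ell$-group $H$ extends uniquely to an $\ell$-homomorphism $F(X)\to H$. Its elements are given by \emph{words}, that is, expressions built from the generators and the identity $e$ with the group operations and $\vee,\wedge$. Holland and McCleary \cite{HM} showed that free $\ell$-groups have solvable word problem: there is an algorithm that decides whether two words represent the same element. The question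 that we answer is the next one.

\medskip
\noindent\textbf{Question.} \emph{Is there an algorithm which, given two elements $u,v$ of the free $\ell$-group on two generators, decides whether $v=g^{-1}ug$ for some $g$ in the group?}
\medskip

\begin{theorem}\label{thm:solvable}
The conjugacy problem is solvable for the free $\ell$-group on two generators, and for free $\ell$-groups of every rank.
\end{theorem}

With a solution of the word problem in hand one can list all words $g$ and test whether $ug=gv$. This search stops when $u$ and $v$ are conjugate and runs forever when they are not, so what is missing is a computable point at which to give up. To formulate such a bound we need a measure of size on the free $\ell$-group for which balls are finite.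

Fix $k\ge1$. Let $G$ be the free group on $x_1,\dots,x_k$, with word length $|\cdot|$, balls $B_n=\{a\in G:|a|\le n\}$ and growth function $\gamma(n)=|B_n|$. Let $F$ be the free $\ell$-group on $x_1,\dots,x_k$. We write $a$ also for the image in $F$ of an element $a\in G$. Let $L(B_n)$ be the sublattice of $F$ generated by $B_n$, and say that $w\in F$ has \emph{radius at most $n$} if $w\in L(B_n)$. The sets $L(B_n)$ are finite, and a word with $\ell$ occurrences of generators has radius at most $\ell$ (Lemma~\ref{lem:radius}). For $r\ge1$ put
\begin{align*}
K&=r\gamma(2r), & R_0&=K+r, & R_1&=R_0+K+4r+1,\\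
\rho&=2R_1+R_0+r, & \kappa&=\bigl(2R_0+2R_1\gamma(\rho)^2+1\bigr)\gamma(K), & N&=\kappa\cdot\gamma(R_1)!,\\
R_2&=R_0+rN, & R_3&=\max(R_1,R_2), & R_4&=\gamma(R_3)^2 .
\end{align*}

\begin{theorem}\label{thm:bound}
Let $r\ge1$ and let $u,v\in F$ have radius at most $r$. If $u$ and $v$ are conjugate in $F$, then they are conjugate by an element of the finite set $L(B_{R_4})$.
\end{theorem}

\begin{proof}[Proof of Theorem~\ref{thm:solvable} from Theorem~\ref{thm:bound}]
Let the rank be a finite number $k\ge1$. Given words for $u$ and $v$, let $r\ge1$ bound the number of occurrences of generators in each. List the finitely many expressions $g=\bigvee_i\bigwedge_j w_{ij}$ with $w_{ij}\in B_{R_4}$, which represent all elements of $L(B_{R_4})$ by Lemma~\ref{lem:radius}, and for each of them use the solution of the word problem \cite{HM} to test whether $ug=gv$.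

Now let $X$ be arbitrary, and let $X_0\subset X$ be a finite set, nonempty without loss of generality, that contains the generators occurring in the words $u$ and $v$. The natural map $F(X_0)\to F(X)$ is split by the retraction that fixes $X_0$ and sends $X\smallsetminus X_0$ to $e$. Applying the retraction to an equation $v=g^{-1}ug$ in $F(X)$ gives such an equation in $F(X_0)$. So $u$ and $v$ are conjugate in $F(X)$ if and only if they are conjugate in $F(X_0)$.
\end{proof}

Nothing is lost by looking for a bound of this kind. If the conjugacy problem for $F$ is solvable, then a computable bound on the radius of a conjugator exists: list the finitely many pairs in $L(B_r)$, decide which of them are conjugate, and search for a conjugator for each such pair.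

The free group suggests that the answer to the question is yes. Conjugate elements of $G$ can be written as reduced words $u=\omega u_0\omega^{-1}$ and $v=\omega' v_0\omega'^{-1}$, where $u_0$ is cyclically reduced and $v_0$ is a cyclic permutation of $u_0$; hence there is a conjugator of length at most $|\omega|+|u_0|+|\omega'|=(|u|+|v|)/2$. In any group the conjugators from $u$ to $v$ form a coset $C(u)g$ of the centralizer of $u$, and the task is to find a short element in this coset. In $G$ the centralizer of a nontrivial element is cyclic. In $F$ there is more room: $u$ commutes with $u\vee e$, which acts on a chain as $u$ where $u$ moves points up and as the identity elsewhere. So a conjugator $g$ may look like a large power of $u$ in one place and like a quite different power of $u$ in another, and it has to be corrected by different powers of $u$ in different places. The proof of Theorem~\ref{thm:bound} makes these words precise. The ``places'' are right orders of $G$; Section~\ref{sec:orders} introduces them, and Section~\ref{sec:plan} works out the rank-one case and gives the plan of the proof, which occupies Sections~\ref{sec:tree}--\ref{sec:interp}.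 Section~\ref{sec:supp} bounds the running time (Theorem~\ref{thm:complexity}) and describes the action of a centralizer on the support (Theorem~\ref{thm:centralizer}).

Apart from the word problem, for which Section~\ref{sec:supp} also contains a proof, we use Holland's embedding theorem \cite{Holland} and the following textbook facts, each recalled where it is needed: free groups are right orderable; subgroups of free groups are free, with a basis read off from a spanning tree; elements of a free group act on the Cayley tree as translations along an axis; and the image of a $C^1$ map from a second countable $(n-1)$-dimensional manifold to $\mathbb R^n$ has measure zero.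

\section{The free $\ell$-group seen from right orders}\label{sec:orders}

Every $\ell$-group is a distributive lattice, multiplication on either side distributes over $\vee$ and $\wedge$, and $(x\vee y)^{-1}=x^{-1}\wedge y^{-1}$, $(x\wedge y)^{-1}=x^{-1}\vee y^{-1}$.

\begin{lemma}\label{lem:radius}
\begin{enumerate}
\item[(a)] The elements of $L(B_n)$ are the joins $\bigvee_i\bigwedge_jw_{ij}$ of meets of nonempty subsets of $B_n$. In particular $|L(B_n)|\le 2^{2^{\gamma(n)}}$.
\item[(b)] $L(B_m)L(B_n)\subset L(B_{m+n})$ and $L(B_n)^{-1}=L(B_n)$.
\item[(c)] A word with $\ell$ occurrences of generators has radius at most $\ell$.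
\end{enumerate}
\end{lemma}

\begin{proof}
Part (a) is the distributive law. For (b), the product of $\bigvee\bigwedge a_{ij}$ and $\bigvee\bigwedge b_{st}$ is a lattice combination of the products $a_{ij}b_{st}$, and the inverse of $\bigvee\bigwedge a_{ij}$ is $\bigwedge\bigvee a_{ij}^{-1}$. Part (c) follows by induction on the word from (b) and from $L(B_m)\subset L(B_n)$ for $m\le n$.
\end{proof}

\subsection*{Right orders}
A \emph{right order} on $G$ is a total order $p$ such that $a<_pb$ implies $ac<_pbc$. Let $\mathcal O$ be the set of right orders on $G$. It is nonempty, because free groups are right orderable. For $p\in\mathcal O$ the group $G$ acts on the chain $(G,p)$ by right multiplication, and by freeness this action extends to an $\ell$-homomorphism $F\to\operatorname{Aut}(G,p)$. We write $aw$ for the image of the point $a\in G$ under $w\in F$; it depends on $p$, which will be named or clear from the context. The \emph{value of $w$ at $p$} is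
\[
w(p)=ew\in G .
\]
For $a\in G$ we have $a(p)=a$, so $G\to F$ is injective, and $(w\vee w')(p)=\max_p(w(p),w'(p))$, $(w\wedge w')(p)=\min_p(w(p),w'(p))$. To move the base point from $e$ to $a$, define $p^a$ by $b<_{p^a}c\iff ab<_pac$. This is again a right order.

\begin{lemma}[Locality]\label{lem:local}
Let $p\in\mathcal O$, $a\in G$, $w\in F$.
\begin{enumerate}
\item[(a)] If $w$ has radius at most $n$, then $aw^{\pm1}\in aB_n$, and $aw^{\pm1}$ depends only on the restriction of $p$ to $aB_n$.
\item[(b)] $aw=a\cdot w(p^a)$.
\end{enumerate}
\end{lemma}

\begin{proof}
If $w=\bigvee_i\bigwedge_jw_{ij}$ with $w_{ij}\in B_n$, then $aw=\max_i\min_jaw_{ij}$, computed in $p$; and $w^{-1}$ also has radius at most $n$. For (b), the map $b\mapsto ab$ is an order isomorphism $(G,p^a)\to(G,p)$ that commutes with right multiplication, hence with the action of $F$; apply it to $b=e$.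
\end{proof}

Thus the radius of $w$ measures how much of an order $w$ can see: the value $w(p)$ is one of the elements of $B_n$, selected by comparing elements of $B_n$.

\subsection*{Refinements}
Let $G$ act on a chain $\Omega$ by order automorphisms; then $F$ acts too. A point $\alpha\in\Omega$ orders $G$ by the positions of the points $\alpha a$, up to ties. We say that $p\in\mathcal O$ \emph{refines} $\alpha$ if $\alpha a<\alpha b$ implies $a<_pb$, and we write $\operatorname{Ref}(\alpha)$ for the set of such $p$.

\begin{lemma}\label{lem:refine}
The set $\operatorname{Ref}(\alpha)$ is nonempty. If $p\in\operatorname{Ref}(\alpha)$, $a\in G$ and $w\in F$, then $\alpha\cdot(aw)=(\alpha a)w$, where $aw$ is computed in $(G,p)$. In particular $\alpha\cdot w(p)=\alpha w$.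
\end{lemma}

\begin{proof}
Let $H$ be the stabilizer of $\alpha$ in $G$, so that $\alpha a=\alpha b$ if and only if $ba^{-1}\in H$. Fix $p_0\in\mathcal O$. Put $a<b$ if $\alpha a<\alpha b$, or if $\alpha a=\alpha b$ and $e<_{p_0}ba^{-1}$. This relation is total, it is right invariant since $(bc)(ac)^{-1}=ba^{-1}$, and it is transitive since $ca^{-1}=cb^{-1}\cdot ba^{-1}$ and a product of two $p_0$-positive elements is $p_0$-positive. So it lies in $\operatorname{Ref}(\alpha)$.

For $p\in\operatorname{Ref}(\alpha)$ the map $a\mapsto\alpha a$ from $(G,p)$ to $\Omega$ is weakly increasing and $G$-equivariant. It therefore commutes with $\max$ and $\min$, and $\alpha\cdot\max_i\min_jaw_{ij}=\max_i\min_j\alpha aw_{ij}$.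
\end{proof}

Holland's theorem \cite{Holland} says that every $\ell$-group is isomorphic to an $\ell$-subgroup of $\operatorname{Aut}(\Omega)$ for some chain $\Omega$. We use it once, in the following result of Conrad \cite{Conrad}.

\begin{lemma}[Faithfulness]\label{lem:faithful}
If $w,w'\in F$ and $w(p)=w'(p)$ for all $p\in\mathcal O$, then $w=w'$.
\end{lemma}

\begin{proof}
If $ew=ew'$ in $(G,p)$, then $(ww'^{-1})(p)=e$, so we may assume $w'=e$. Let $w\ne e$. Embed $F$ in some $\operatorname{Aut}(\Omega)$ and choose $\alpha$ with $\alpha w\ne\alpha$ and $p\in\operatorname{Ref}(\alpha)$. Then $\alpha\cdot w(p)=\alpha w\ne\alpha$, so $w(p)\ne e$.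
\end{proof}

An element $w\in F$ is thus the same thing as the function $p\mapsto w(p)$ from $\mathcal O$ to $G$, and $w$ has a finite description as soon as we control which functions of $p|_{B_n}$ arise in this way.

\section{Rank one, and the plan of the proof}\label{sec:plan}

\begin{example}\label{ex:rankone}
Let $k=1$ and $G=\langle x\rangle$. There are two right orders: $p_+$ with $e<x$, and $p_-$ with $x<e$. Since $G$ is abelian, $p^a=p$, so by Lemma~\ref{lem:local}(b) each $w\in F$ acts on $(G,p)$ as multiplication by $w(p)$. Send $w$ to the pair $(i,j)\in\mathbb Z^2$ with $w(p_+)=x^i$ and $w(p_-)=x^{-j}$. This map is a group homomorphism, it turns $\vee,\wedge$ into coordinatewise $\max,\min$, and it is injective by Lemma~\ref{lem:faithful}. It sends $x^t$ to $(t,-t)$. If $i\ge -j$ then $x^i\vee x^{-j}\mapsto(i,j)$, and if $i\le-j$ then $x^i\wedge x^{-j}\mapsto(i,j)$. So $F\cong\mathbb Z^2$ with the coordinatewise order, and $(i,j)$ has radius at most $n$ exactly when $\max(|i|,|j|)\le n$.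

Take $u=v=x\vee x^{-1}=(1,1)$. Every $g=(i,j)$ conjugates $u$ to $v$. Pretend that we do not know that $e$ is a conjugator, and try to shorten the given $g$ with the only elements that centralize $u$ in every group, the powers of $u$. The element $u^mg=(i+m,j+m)$ has $\max(|i+m|,|j+m|)\ge|i-j|/2$ for every $m$, and $|i-j|$ can be arbitrarily large. So powers of $u$ do not bring all conjugators into one ball. Order by order, however, a power does suffice: $(u^{-i}g)(p_+)=e$ and $(u^{-j}g)(p_-)=e$. Let $z$ act as $u^{-i}$ on $(G,p_+)$ and as $u^{-j}$ on $(G,p_-)$. Then $z$ commutes with $u$, so $zg$ still conjugates $u$ to $v$, and $zg$ has small values at both orders.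
\end{example}

In higher rank there are infinitely many orders, each chain $(G,p)$ contains points $a$ with many different local orders $p^a$, and the exponent will depend on the point. This creates a constraint that is invisible in rank one. Let $u$ act on a chain, and let $\alpha u\ne\alpha$. The \emph{orbital} of $\alpha$ is the convex hull of $\{\alpha u^l:l\in\mathbb Z\}$. If $\alpha<\beta<\alpha u$ and we use the exponent $n$ at $\alpha$ and a smaller exponent $n'$ at $\beta$, then $\alpha u^n\ge\alpha u^{n'+1}>\beta u^{n'}$, and the corrected map reverses the order of $\alpha$ and $\beta$; it cannot be induced by an element of $F$. The exponent has to be constant on orbitals. On the other hand it has to be almost optimal at every point, or the corrected conjugator will not be short. The proof reconciles the two demands in four steps. Let $ug=gv$ with $u,v$ of radius at most $r$ and $g$ of unknown radius.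

\begin{enumerate}
\item[1.] \emph{A short value at each order} (Section~\ref{sec:tree}). Increasing sequences with bounded steps do not backtrack in the Cayley tree by more than $K$. Hence for every $p$ with $u(p)\neq e$ there is an $m$ with $(u^mg)(p)\in B_{R_0}$.
\item[2.] \emph{Local determination} (Sections~\ref{sec:line} and~\ref{sec:flip}). Such a pair $(m,c)$, $c=(u^mg)(p)$, depends only on the finite pattern $p|_{B_{R_1}}$, although $g$ sees a much larger ball.
\item[3.] \emph{Classes} (Sections~\ref{sec:classes} and~\ref{sec:normal}). The finitely many patterns fall into classes such that points of one orbital have patterns in one class, and the good exponents of patterns in one class differ by at most $N$. One exponent per class gives a function $\varphi(p)\in B_{R_2}$ that depends only on $p|_{B_{R_3}}$ and is monotone.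
\item[4.] \emph{Interpolation} (Section~\ref{sec:interp}). Monotonicity forces $\varphi$ to be the value function of an element of $L(B_{R_4})$, and this element conjugates $u$ to $v$.
\end{enumerate}

Steps 2 and 3 compare different right orders. The set $\mathcal O$ is a subset of $\{0,1\}^{G\times G}$ and contains no nonconstant paths, so orders cannot be deformed into one another. Actions of $G$ on the real line can be deformed, and along a generic deformation the induced order changes only in a very simple way. This is why diffeomorphisms of the line enter a statement about words. Neither the classes nor the exponents have to be computed by the algorithm; only the bounds matter.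

\section{Increasing sequences in the Cayley tree}\label{sec:tree}

Let $T$ be the Cayley graph of $G$ with an edge between $a$ and $ax_i$ for all $a$ and $i$. It is a tree with vertex set $G$ and distance $d(a,b)=|a^{-1}b|$, so $aB_n$ is the ball of radius $n$ about $a$. Left multiplication is a free action of $G$ on $T$ by isometries. We write $[a,b]$ for the geodesic from $a$ to $b$; every path from $a$ to $b$ contains all vertices of $[a,b]$. If $Z$ is a subtree and $z$ is the vertex of $Z$ nearest to $a$, then $z\in[a,y]$ for all $y\in Z$.

Let $e\ne h\in G$, written as a reduced word $h=\omega h_0\omega^{-1}$ with $h_0$ cyclically reduced. The geodesics $[\omega h_0^j,\omega h_0^{j+1}]$, $j\in\mathbb Z$, form a bi-infinite geodesic $\operatorname{Ax}(h)$, the \emph{axis} of $h$, which $h$ translates by $\|h\|=|h_0|\ge1$. If $\pi$ is the vertex of the axis nearest to $a$ and $j\neq0$, then $[a,h^ja]=[a,\pi]\cup[\pi,h^j\pi]\cup[h^j\pi,h^ja]$, and so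
\begin{equation}\label{eq:axis}
d(a,h^ja)=|j|\,\|h\|+2d(a,\operatorname{Ax}(h))\qquad(j\ne0).
\end{equation}

A sequence of distinct vertices with steps of length at most $2$ can make a long detour: $e,x^2,x^4,\dots,x^{2n},x^{2n-1},\dots,x^3,x$ goes out on the even powers of a generator $x$ and returns on the odd ones. For $n\ge2$ it is not increasing in any right order, because $e<x^2$ forces $x<x^3$. The outer pair $(e,x)$ and the inner pair $(x^2,x^3)$ are related by the same right multiplier, and right invariance forbids such nesting. In a tree every long detour produces nested pairs with short multipliers, and the pigeonhole principle makes two multipliers equal.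

\begin{lemma}[No backtracking]\label{lem:noback}
Let $p\in\mathcal O$ and let $y_0<_py_1<_p\dots<_py_n$ satisfy $d(y_t,y_{t+1})\le r$ for all $t$. Then:
\begin{enumerate}
\item[(i)] every vertex of $[y_0,y_n]$ is within distance $r$ of some $y_t$;
\item[(ii)] $d(y_j,[y_0,y_n])\le K$ for $0\le j\le n$;
\item[(iii)] $n+1\le(d(y_0,y_n)+1)\,\gamma(K)$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) For $n=0$ there is nothing to prove. Otherwise the geodesics $[y_t,y_{t+1}]$ form a path from $y_0$ to $y_n$, so every vertex of $[y_0,y_n]$ lies on one of them.

(ii) Let $\pi$ be the vertex of $[y_0,y_n]$ nearest to $y_j$, and let $q_0=\pi,q_1,\dots,q_D=y_j$ be the vertices of $[\pi,y_j]$. For $1\le l\le D$ let $T_l=\{y:q_l\in[\pi,y]\}$, the part of $T$ beyond the edge $q_{l-1}q_l$. Then $T_1\supset T_2\supset\cdots$, all $T_l$ contain $y_j$, and $y_0,y_n\notin T_l$ because $[\pi,y_0]$ and $[\pi,y_n]$ lie in $[y_0,y_n]$, which does not contain $q_l$. Let $a_l$ be the last index before $j$ and $b_l$ the first index after $j$ at which the sequence is outside $T_l$: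
\[
a_l=\max\{t\le j:y_t\notin T_l\},\qquad b_l=\min\{t\ge j:y_t\notin T_l\}.
\]
The geodesics $[y_{a_l},y_{a_l+1}]$ and $[y_{b_l-1},y_{b_l}]$ cross the edge $q_{l-1}q_l$, so $y_{a_l}=q_ls_l$ and $y_{b_l}=q_ls_l'$ with $|s_l|,|s'_l|\le r$. Hence $y_{b_l}=y_{a_l}c_l$ with $c_l=s_l^{-1}s_l'\in B_{2r}$.

Let $l<l'$ and $c_l=c_{l'}$. Since $T_{l'}\subset T_l$, we have $a_l\le a_{l'}$ and $b_l\ge b_{l'}$. Multiplying $y_{a_l}\le_py_{a_{l'}}$ on the right by $c_l$ gives $y_{b_l}\le_py_{b_{l'}}$, that is, $b_l\le b_{l'}$. So $b_l=b_{l'}$, and then $y_{a_l}=y_{a_{l'}}$ and $a_l=a_{l'}=:a$. Now $y_a\notin T_l$ and $y_{a+1}\in T_{l'}$, so $[y_a,y_{a+1}]$ contains $q_{l-1},\dots,q_{l'}$, and $l'-l+1\le r$. Each element of $B_{2r}$ therefore equals $c_l$ for at most $r$ indices $l$, and $D\le r\gamma(2r)=K$.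

(iii) The $n+1$ vertices $y_t$ are distinct, and by (ii) each lies within $K$ of one of the $d(y_0,y_n)+1$ vertices of $[y_0,y_n]$.
\end{proof}

\medskip
\noindent\textbf{Standing assumptions for Sections~\ref{sec:tree}--\ref{sec:interp}.} The elements $u,v\in F$ have radius at most $r$, the element $g\in F$ has radius at most $R$, and $ug=gv$. No constant of Theorem~\ref{thm:bound} depends on $R$.
\medskip

Put $V_+=\{p\in\mathcal O:e<_pu(p)\}$ and $V_-=\{p\in\mathcal O:e<_pu^{-1}(p)\}=\{p\in\mathcal O:u(p)<_pe\}$. The triple $(u^{-1},v^{-1},g)$ satisfies the same assumptions and exchanges $V_+$ and $V_-$. Up to the end of Section~\ref{sec:classes} we therefore treat $V_+$ only. For $p\in V_+$ consider, in $(G,p)$, the points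
\[
P_n=eu^n,\qquad Q_n=eu^ng=egv^n\qquad(n\in\mathbb Z).
\]
Both sequences are strictly increasing, since $e<eu$ and $u,g$ preserve the order. Their steps have length at most $r$, since $P_{n+1}=P_nu$ and $Q_{n+1}=Q_nv$, and $d(P_n,Q_n)\le R$, since $Q_n=P_ng$. So Lemma~\ref{lem:noback} applies to every finite segment of either sequence. As the terms are distinct and balls are finite, both sequences leave every ball as $n\to\infty$ and as $n\to-\infty$.

The two sequences follow each other at the unknown distance $R$. In a tree this is enough to force them through the same bottlenecks.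

\begin{lemma}\label{lem:short}
For every $p\in V_+$ there is an $m\in\mathbb Z$ with $(gv^m)(p)\in B_{R_0}$.
\end{lemma}

\begin{proof}
Choose $M$ with $|P_{M}|,|P_{-M}|>K+R$. By Lemma~\ref{lem:noback}(ii) for $P_0=e$ there is a vertex $\pi\in[P_{-M},P_M]$ with $|\pi|\le K$, and $d(\pi,P_{\pm M})>R$. So $P_{-M}$ and $P_M$ lie in different components of $T\smallsetminus\{\pi\}$, and $Q_{\pm M}$, being within $R$ of $P_{\pm M}$, lies in the same component as $P_{\pm M}$. Hence $\pi\in[Q_{-M},Q_M]$, and by Lemma~\ref{lem:noback}(i) some $Q_m$ is within $r$ of $\pi$. Then $|Q_m|\le K+r=R_0$.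
\end{proof}

\section{Actions on the line and generic paths}\label{sec:line}

For $A>0$ let $\mathcal D_A$ be the group of increasing $C^1$ diffeomorphisms of $\mathbb R$ that are the identity outside $(-A,A)$. A tuple $D=(f_1,\dots,f_k)\in\mathcal D_A^k$ defines a right action of $G$, hence of $F$, on $\mathbb R$ by $sx_i=f_i(s)$. Orbits of points of $(-A,A)$ stay in $(-A,A)$. Our base point is $0$; we write $H_D$ for its stabilizer in $G$ and $\operatorname{Ref}(D)$ for $\operatorname{Ref}(0)$.

\subsection*{Realizing finite patterns}
Let $Y$ be either a ball $B_S$ or a disjoint union $\underline B_S\sqcup\overline B_S$ of two copies of it, in which $a\in B_S$ has the copies $\underline a$ and $\overline a$. If $a,ax_i\in B_S$ and $y$ is a copy of $a$, then $yx_i$ denotes the corresponding copy of $ax_i$. A total order on $Y$ is \emph{consistent} if $y<y'\iff yx_i<y'x_i$ whenever all four elements are defined. The restriction of a right order to $B_S$ is consistent.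

\begin{lemma}[Realization]\label{lem:realize}
Let $Y$ carry a consistent total order, let $\theta:Y\to\mathbb R$ be an order-preserving injection, and let $\theta(Y)\cup\{0\}\subset(-A,A)$. Then there is $D\in\mathcal D_A^k$ with $\theta(y)x_i=\theta(yx_i)$ whenever $yx_i$ is defined. Consequently $\theta(a)=\theta(e)a$ for $a\in B_S$ if $Y=B_S$, and $\theta(\underline a)=\theta(\underline e)a$, $\theta(\overline a)=\theta(\overline e)a$ if $Y$ consists of two copies.
\end{lemma}

\begin{proof}
Fix $i$. By consistency, $\theta(y)\mapsto\theta(yx_i)$ is a strictly increasing map between finite subsets of $(-A,A)$. Add $\pm A\mapsto\pm A$ and write the result as $s_j\mapsto t_j$ with $-A=s_0<\dots<s_n=A$ and $-A=t_0<\dots<t_n=A$. On $[s_{j-1},s_j]$ choose a smooth function $\psi_j$ with values in $[0,1]$, vanishing near the endpoints, with $\int\psi_j>0$ and $\int(1-\psi_j)<t_j-t_{j-1}$, and then $c_j>0$ with $\int(1-\psi_j+c_j\psi_j)=t_j-t_{j-1}$. The function equal to $1-\psi_j+c_j\psi_j$ on $[s_{j-1},s_j]$ and to $1$ outside $[-A,A]$ is smooth and positive. Its primitive $f_i$ with $f_i(-A)=-A$ lies in $\mathcal D_A$ and sends $s_j$ to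 $t_j$. The last statement follows by induction along the reduced word for $a$, whose prefixes lie in $B_S$.
\end{proof}

\subsection*{Paths}
A \emph{path} is a family $D_\lambda=(f_i(\lambda,\cdot))_{i}\in\mathcal D_A^k$, with $A$ fixed and $\lambda$ in an open interval $J\supset[0,1]$, such that each $f_i$ is $C^1$ in $(\lambda,s)$. We shall use the following estimates. If $f,\tilde f\in\mathcal D_A$ and $c\le f'\le C$ with $c>0$, then
\begin{equation}\label{eq:stable}
|f(s)-\tilde f(\tilde s)|\le C|s-\tilde s|+\|f-\tilde f\|_\infty,\qquad
|f^{-1}(s)-\tilde f^{-1}(\tilde s)|\le\frac{|s-\tilde s|+\|f-\tilde f\|_\infty}{c};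
\end{equation}
for the second put $z=f^{-1}(s)$, $\tilde z=\tilde f^{-1}(\tilde s)$ and note $c|z-\tilde z|\le|f(z)-f(\tilde z)|\le|s-\tilde s|+|\tilde f(\tilde z)-f(\tilde z)|$. On a compact range of $\lambda$ the derivatives $\partial_sf_i$ lie between two positive constants, since they equal $1$ for $|s|\ge A$. Applying \eqref{eq:stable} letter by letter, we see that for each $a\in G$, and hence for each $w=\bigvee\bigwedge w_{ij}\in F$, the points $0a$ and $0w$ depend continuously on $\lambda$, and that they change by an arbitrarily small amount, uniformly in $\lambda\in[0,1]$, when the $f_i$ are changed by a sufficiently small amount in the supremum norm.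

Along a path the order of two points $0a,0b$ can change, and at the moment of change $ba^{-1}$ fixes $0$. One relation $0h=0$ is one equation, and a one-parameter family cannot avoid it. Two independent relations are two equations, and a generic one-parameter family avoids them. The next lemma proves this, with the option of keeping a finite part of the orbit frozen. The trivial group counts as cyclic.

\begin{lemma}[Genericity]\label{lem:generic}
Let $D_\lambda$ be a path and let $B\ni e$ be the vertex set of a finite subtree of $T$ such that the points $0a$ $(a\in B)$ are pairwise distinct and independent of $\lambda$. Then there are functions $\zeta_1,\dots,\zeta_k\in C^1(\mathbb R)$ of arbitrarily small $C^1$ norm such that the maps $f_i(\lambda,s)+\zeta_i(s)$ form a path for $\lambda$ in a neighborhood of $[0,1]$, with the same points $0a$ $(a\in B)$, and with cyclic stabilizer of $0$ for every $\lambda\in[0,1]$.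
\end{lemma}

\begin{proof}
\emph{The family of perturbations.} Let $E_i=\{0a:a,ax_i\in B\}\subset(-A,A)$. Let $\eta_i(s)=e^{-1/(A^2-s^2)}\prod_{y\in E_i}(s-y)^2$ for $|s|<A$ and $\eta_i(s)=0$ otherwise; it is smooth, and positive exactly on $(-A,A)\smallsetminus E_i$. Fix an open interval $J'\supset[0,1]$ with compact closure in $J$ and $c>0$ with $\partial_sf_i\ge c$ on $J'\times\mathbb R$. For $t=(t_{ij})$ in the cube $\mathcal T=[-1,1]^{\{1,\dots,k\}\times\mathbb Z_{\ge0}}$ put
\[
\zeta_i^t(s)=\sum_{j\ge0}\epsilon_jt_{ij}\,\eta_i(s)s^j ,
\]
where the $\epsilon_j>0$ are chosen so that $\sum_j\epsilon_j\|\eta_is^j\|_{C^1}$ is smaller than $c/2$ and as small as desired. For every $t$ the maps $f_i^t(\lambda,s)=f_i(\lambda,s)+\zeta_i^t(s)$, $\lambda\in J'$, form a path. The perturbed $f_i$ still sends $0a$ to $0ax_i$ when $a,ax_i\in B$, because $\zeta_i^t$ vanishes on $E_i$; by induction along the tree $B$ the points $0a$ $(a\in B)$ are unchanged. The map $t\mapsto\zeta_i^t$ is continuous from the product topology to the supremum norm, so by \eqref{eq:stable} every point $0a$ $(a\in G)$ depends continuously on $(\lambda,t)$. We show that almost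 every $t$, for the product of the uniform measures on $[-1,1]$, has the required property.

\emph{What a non-cyclic stabilizer looks like.} Fix $(\lambda,t)$ and let $H$ be the stabilizer of $0$. Let $\Gamma$ be the orbit graph of $0$: its vertices are the points of the orbit $0G$, and for each such point $s$ and each $i$ there is an edge $(i,s)$ from $s$ to $sx_i$, with \emph{label} $i$ and \emph{source} $s$. Since $0a=0b$ exactly when $Ha=Hb$, the graph $\Gamma$ is the quotient $H\backslash T$. A word in the $x_i^{\pm1}$ spells a path in $\Gamma$ that starts at $0$, and the path is closed exactly when the word represents an element of $H$. Given a spanning tree of $\Gamma$, each edge outside it has a fundamental loop at $0$ (run through the tree to the source, cross the edge, return through the tree), and $H$ is free on the elements spelled by these loops. The map $a\mapsto0a$ embeds the tree $B$ in $\Gamma$, and the edges of the image are the $(i,s)$ with $s\in E_i$. Choose a spanning tree that contains this image. If $H$ is not cyclic, there are two edges $(i_1,s_1)\neq(i_2,s_2)$ outside the spanning tree; let the words $h_1,h_2$ spell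 their fundamental loops. The $h_1$-loop crosses $(i_1,s_1)$ exactly once, say at its $k_1$-th letter, the $h_2$-loop does not cross it, and $s_1\notin E_{i_1}$. The same holds with the indices $1$ and $2$ exchanged.

Accordingly, for words $h_1,h_2$ and positions $k_1,k_2$ in them, with $i_\nu$ the label of the $k_\nu$-th letter of $h_\nu$, let $\operatorname{Bad}(h_1,k_1,h_2,k_2)$ be the set of $(\lambda,t)\in[0,1]\times\mathcal T$ such that $0h_1=0h_2=0$ and, for $\nu=1,2$, the source $s_\nu$ of the $k_\nu$-th edge of the $h_\nu$-path is not in $E_{i_\nu}$ and differs from the sources of the edges with label $i_\nu$ at all other positions of the $h_1$- and $h_2$-paths. An edge is determined by its label and source, so every $(\lambda,t)$ with non-cyclic stabilizer lies in one of these countably many sets. It suffices to show that the projection of each of them to $\mathcal T$ is null.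

\emph{Reduction to finitely many parameters.} A set $\operatorname{Bad}$ is the intersection of a closed and an open subset of a compact metrizable space. So it is $\sigma$-compact, and its projection to $\mathcal T$ is $\sigma$-compact, hence Borel. Let $n$ be the total number of letters of $h_1$ and $h_2$. By Fubini's theorem it suffices to fix all $t_{ij}$ with $j\ge n$ and to show that the set of $t'=(t_{ij})_{j<n}\in(-1,1)^{kn}$ for which some $\lambda$ gives a bad point is null; the boundary of the cube $[-1,1]^{kn}$ is null anyway.

\emph{Transversality.} The maps $f_i^t(\lambda,s)$ are $C^1$ in $(\lambda,t',s)$, and so are their inverses in $s$, by the implicit function theorem. Hence $\Psi(\lambda,t')=(0h_1,0h_2)$ is a $C^1$ map from $J'\times(-1,1)^{kn}$ to $\mathbb R^2$. Consider a bad point. The two paths have $n$ edges in total, so at most $n-1$ sources of edges with label $i_1$ other than the $k_1$-th edge of the $h_1$-path, all different from $s_1$; and $\eta_{i_1}(s_1)\ne0$. By Lagrange interpolation there is a polynomial $q(s)=\sum_{j<n}q_js^j$ with $\eta_{i_1}(s_1)q(s_1)=1$ that vanishes at these other sources. Vary $t'$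 in the direction $\delta t_{i_1j}=q_j/\epsilon_j$, so that $\delta f_{i_1}=\eta_{i_1}q$ and the other $f_i$ are unchanged. Follow the first-order variation $\delta y$ of the current point $y$ along one of the two paths, starting from $\delta y=0$. At a letter $x_i$ the source is $y$, and the new point has variation $\delta f_i(y)+f_i'(y)\,\delta y$. At a letter $x_i^{-1}$ the source is the new point $z$, with $f_i(z)=y$, and $\delta z=(\delta y-\delta f_i(z))/f_i'(z)$. In both cases $\delta f_i$ is evaluated at the source, so it contributes only at the $k_1$-th letter of $h_1$, where it contributes a nonzero amount that is afterwards multiplied by positive factors. Thus this direction moves $0h_1$ to first order and does not move $0h_2$. Exchanging the indices gives a direction with the opposite behavior, so $\partial\Psi/\partial t'$ has rank $2$ at every bad point. The points of $\Psi^{-1}(0,0)$ at which $\partial\Psi/\partial t'$ has rank $2$ form a $C^1$ submanifold of $J'\times(-1,1)^{kn}$ of dimension $kn+1-2=kn-1$, and its image under the projection to $\mathbb R^{kn}$ is null.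
\end{proof}

\subsection*{Cyclic stabilizers and flips}
Let $H_D=\langle h\rangle$ be cyclic and $p\in\operatorname{Ref}(D)$. If $0a\ne0b$, the order of $a$ and $b$ in $p$ is prescribed. If $0a=0b$ and $a\ne b$, then $ba^{-1}=h^j$ with $j\ne0$, and $a<_pb\iff e<_ph^j$; in a right order this is decided by the sign of $j$ and by whether $e<h$ or $h<e$. So for $h\ne e$ the set $\operatorname{Ref}(D)$ consists of two orders $p_+$ and $p_-$, where $a<_{p_\pm}b$ if and only if $0a<0b$ or $ba^{-1}=h^j$ with $\pm j>0$. They differ exactly on the pairs $a\ne b$ with $H_Da=H_Db$. We call the passage from one to the other a \emph{flip}. If $h=e$, let $p_+=p_-$ be the unique element of $\operatorname{Ref}(D)$. This is the purpose of Lemma~\ref{lem:generic}: a cyclic stabilizer leaves only two orders to compare, and it has an axis that locates where they differ.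

\begin{lemma}\label{lem:semicont}
Let $D_\lambda$ be a path with cyclic stabilizer for all $\lambda\in[0,1]$, and define $p_\pm(\lambda)$ by any choice of generators. Let $S\ge0$ and $\lambda_0\in[0,1]$. For all $\lambda\in[0,1]$ close to $\lambda_0$, the order $p_+(\lambda)|_{B_S}$ is one of the orders $p_+(\lambda_0)|_{B_S}$, $p_-(\lambda_0)|_{B_S}$.
\end{lemma}

\begin{proof}
The finitely many strict inequalities $0a<0b$ $(a,b\in B_S)$ that hold at $\lambda_0$ persist near $\lambda_0$, so $p_+(\lambda)$ agrees with $p_\pm(\lambda_0)$ on these pairs. The remaining pairs $a\neq b$ satisfy $ba^{-1}=h^j$, where $h\neq e$ generates the stabilizer at $\lambda_0$, and the right order $p_+(\lambda)$ orders all of them as $p_+(\lambda_0)$ does if it has $e<h$, and as $p_-(\lambda_0)$ does otherwise.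
\end{proof}

\section{Invisible flips and local determination}\label{sec:flip}

By Lemma~\ref{lem:semicont}, a generic path changes the order on a ball only through flips. If two orders agree on $B_{R_1}$, we can join them by a path that freezes the points $0a$ $(a\in B_{R_1})$, and no flip along it affects $B_{R_1}$. We have to show that such a flip does not affect a value $c=(gv^m)(p)\in B_{R_0}$ either, although $g$ may see it. The way out is to compute $Q_m$ by a detour: go from $e$ along the sequence $P_n$ to a place far from the axis, apply $g$ there, and come back along the sequence $Q_n$. Lemma~\ref{lem:noback} guarantees that in one of the two time directions the detour stays away from the axis.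

\begin{lemma}[Invisible flips]\label{lem:flip}
Let $D\in\mathcal D_A^k$ satisfy $0u>0$ and $H_D=\langle h\rangle$ with $h\ne e$, and suppose that the points $0a$ $(a\in B_{R_1})$ are pairwise distinct. Let $c\in B_{R_0}$ and $m\in\mathbb Z$. Then $(gv^m)(p_-)=c$ if and only if $(gv^m)(p_+)=c$.
\end{lemma}

\begin{proof}
Replacing $h$ by $h^{-1}$ exchanges $p_+$ and $p_-$, so it suffices to assume $(gv^m)(p_-)=c$ and to prove $(gv^m)(p_+)=c$. Both orders lie in $V_+$, since $0\cdot u(p_\pm)=0u>0$ by Lemma~\ref{lem:refine}. Let $P_n^\pm,Q_n^\pm$ be the sequences for $p_\pm$, and abbreviate $P_n=P_n^-$, $Q_n=Q_n^-$, so that $Q_m=c$. If $p_+$ and $p_-$ differ on a ball $zB_s$, then this ball contains vertices $a$ and $h^ja$ with $j\ne0$, and \eqref{eq:axis} gives $|j|\,\|h\|+2d(a,\operatorname{Ax}(h))\le2s$. Hence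
\begin{equation}\label{eq:star}
p_+,p_-\text{ differ on }zB_s\quad\Longrightarrow\quad\|h\|\le2s\ \text{ and }\ d(z,\operatorname{Ax}(h))\le2s .
\end{equation}

\emph{Case A: $\|h\|>2r$.} By \eqref{eq:star} the two orders agree on every ball of radius $r$, so by Lemma~\ref{lem:local}(a) the elements $u^{\pm1},v^{\pm1}$ act on $G$ in the same way for both orders. In particular $P_n^+=P_n^-$ for all $n$. If the orders agree on $P_MB_R$ for some $M$, then $Q_M^+=Q_M^-$, and applying $v^{m-M}$ gives $Q_m^+=Q_m^-=c$. Otherwise, by \eqref{eq:star}, all $P_n$ lie within $2R$ of the axis. The vertices within $2R$ of the axis form finitely many cosets $H_Da$, since $h$ translates the axis. So $H_DP_n=H_DP_{n'}$ for some $n\ne n'$, and $0u^n=0P_n=0P_{n'}=0u^{n'}$. This contradicts $0u>0$.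

\emph{Case B: $\|h\|\le2r$.} Now $u$ and $v$ may see the flip, but only near the axis, and we first show that the axis is far from $e$. Let $z_0$ be the vertex of the axis nearest to $e$ and $\delta=|z_0|$. The distinct vertices $z_0$ and $hz_0$ lie in $B_{\delta+2r}$ and $0z_0=0hz_0$, so $\delta+2r\geq R_1+1$. Let $Z$ be the subtree of vertices within $2r$ of the axis. Then $d(e,Z)\ge\delta-2r\ge R_1-4r+1=R_0+K+2$. On the geodesic from $e$ to the nearest vertex of $Z$ let $b$ and $b'$ be the vertices with $|b|=R_0+1$ and $|b'|=R_0+K+2$, so $d(b,b')=K+1$; see Figure~\ref{fig:flip}. For a vertex $y$ let $T_y=\{y':y\in[e,y']\}$. Then $\operatorname{Ax}(h)\subset Z\subset T_{b'}\subset T_b$ and $e,c\notin T_b$. Both $T_b$ and its complement are subtrees, and every path from $T_{b'}$ to the complement of $T_b$ passes through $b'$ and then $b$. Consider the past and the future of the two sequences,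
\[
\mathcal L=\{P_n:n\le0\}\cup\{Q_n:n\le m\},\qquad\mathcal R=\{P_n:n\ge0\}\cup\{Q_n:n\ge m\}.
\]

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.95]
\fill[gray!20] (6.4,-1.7) rectangle (8.4,1.7);
\draw[very thick] (7.4,-1.7) -- (7.4,1.7) node[above] {$\operatorname{Ax}(h)$};
\node at (8.05,-1.3) {$Z$};
\draw (0,0) -- (7.4,0);
\draw[dotted,thick] (0,0) circle (1.5);
\node at (-0.75,-0.75) {$B_{R_0}$};
\fill (0,0) circle (0.06) node[above] {$e$};
\fill (-0.6,0.8) circle (0.06) node[above] {$c$};
\fill (2.1,0) circle (0.06) node[above right] {$b$};
\fill (4.6,0) circle (0.06) node[above right] {$b'$};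
\draw[dashed] (1.9,-1.7) -- (1.9,1.7) node[right] {$T_b\ \rightarrow$};
\draw[dashed] (4.4,-1.7) -- (4.4,1.7) node[right] {$T_{b'}\ \rightarrow$};
\draw[<->] (2.1,-0.4) -- (4.6,-0.4) node[midway,below] {$K+1$};
\end{tikzpicture}
\caption{Case B of Lemma~\ref{lem:flip}, schematically. Elements of radius at most $r$ see the flip only from the neighborhood $Z$ of the axis of $h$. The subtrees $T_b\supset T_{b'}\supset Z$ lie to the right of the dashed lines. An increasing sequence that starts in $B_{R_0}$ and reaches $T_{b'}$ cannot return to the left of $b$, since it would backtrack by more than $K$.}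
\label{fig:flip}
\end{figure}

\emph{Claim: $\mathcal L\cap T_{b'}=\emptyset$ or $\mathcal R\cap T_{b'}=\emptyset$.} Suppose that $P_i\in T_{b'}$ with $i\le0$; then $i<0$, as $P_0=e$. If $P_{-M}\notin T_b$ for some $M>|i|$, then $[P_{-M},P_0]$ misses $T_b$, and $d(P_i,[P_{-M},P_0])>d(P_i,b)\ge K+1$, against Lemma~\ref{lem:noback}(ii). So $P_{-M}\in T_b$ for all large $M$. The same argument with $Q_m=c\notin T_b$ in place of $P_0$ shows that if $Q_i\in T_{b'}$ with $i\le m$, then $Q_{-M}\in T_b$ for all large $M$. If exactly one of $P_{-M},Q_{-M}$ lies in $T_b$, then $b\in[P_{-M},Q_{-M}]$ and $d(P_{-M},b)\le R$, which happens for finitely many $M$ only. So $\mathcal L\cap T_{b'}\ne\emptyset$ implies that $P_{-M}\in T_b$ for all large $M$. With time reversed, $\mathcal R\cap T_{b'}\ne\emptyset$ implies that $P_M\in T_b$ for all large $M$. If both held, then $[P_{-M},P_M]\subset T_b$ would be at distance at least $R_0+1>K$ from $P_0=e$, against Lemma~\ref{lem:noback}(ii). This proves the claim.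

Suppose $\mathcal L\cap T_{b'}=\emptyset$. Every $z\in\mathcal L$ lies outside $Z$, so by \eqref{eq:star} the orders $p_\pm$ agree on $zB_r$. Applying $u^{-1}$ repeatedly, starting from $e$, we get $P_n^+=P_n^-$ for all $n\le0$. Since $P_{-M}\notin T_{b'}$ and the axis lies in $T_{b'}$, we have $d(P_{-M},\operatorname{Ax}(h))\ge d(P_{-M},b')\to\infty$. So for a large $M$, with $-M\le\min(0,m)$, the orders agree on $P_{-M}B_R$ by \eqref{eq:star}, and $Q^+_{-M}=Q^-_{-M}$. Now apply $v$ repeatedly. The points $Q_{-M},\dots,Q_{m-1}$ lie in $\mathcal L$, so each step gives the same result for both orders, and $Q_m^+=Q_m^-=c$. If $\mathcal R\cap T_{b'}=\emptyset$, apply $u$ repeatedly from $e$ to $P_M$ with $M$ large, then $g$, then $v^{-1}$ repeatedly from $Q_M$ down to $Q_m$; all points at which $u$ or $v^{-1}$ is applied lie in $\mathcal R$.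
\end{proof}

\begin{example}\label{ex:visible}
The points $0a$ $(a\in B_{R_1})$ must be distinct. Let $k=2$, $x=x_1$, $y=x_2$. Take $f_1,f^{0},f^{1}\in\mathcal D_A$ with $f_1(0)>0$, $f^0(0)>0>f^1(0)$, and the path $(f_1,(1-\lambda)f^0+\lambda f^1)$. After a small perturbation by Lemma~\ref{lem:generic} with $B=\{e\}$ we still have $0x>0$ for all $\lambda\in[0,1]$, and $0y$ still changes sign. At a parameter with $0y=0$ the stabilizer is cyclic and contains $y$, which is not a proper power, so it equals $\langle y\rangle$. Let $u=x$, $g=y\vee e$, $v=g^{-1}ug$ and $r=3$. Then $g(p_+)=y$ and $g(p_-)=e$: this flip is visible. Such flips are the subject of Section~\ref{sec:classes}.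
\end{example}

\begin{proposition}[Local determination]\label{prop:local}
Let $p\in V_+$ and $p'\in\mathcal O$ agree on $B_{R_1}$. If $c\in B_{R_0}$ and $(gv^m)(p)=c$, then $(gv^m)(p')=c$.
\end{proposition}

\begin{proof}
Let $S=\max(R_1,R+|m|r)$. Then $gv^m$ has radius at most $S$, so $(gv^m)(q)$ depends only on $q|_{B_S}$. Choose an injection $\theta:B_{R_1}\to\mathbb R$ with $\theta(e)=0$ that preserves the common order of $p$ and $p'$. Since $\mathbb R$ is densely ordered without endpoints, $\theta$ extends to injections $\theta_0,\theta_1:B_S\to\mathbb R$ that are order preserving for $p$ and $p'$ respectively. Realize them by tuples $(f_i^0)$ and $(f_i^1)$ in $\mathcal D_A^k$ with a common $A$ (Lemma~\ref{lem:realize}), and put $f_i(\lambda,s)=(1-\lambda)f_i^0(s)+\lambda f_i^1(s)$. These maps are the identity for $|s|\ge A$, and $\partial_sf_i>0$ for $\lambda\in[0,1]$, hence by compactness of $[-A,A]$ for $\lambda$ in an open interval $J\supset[0,1]$. So they form a path. If $a,ax_i\in B_{R_1}$, both $f_i^0$ and $f_i^1$ send $\theta(a)$ to $\theta(ax_i)$; hence $0a=\theta(a)$ for all $a\in B_{R_1}$ and all $\lambda$. Perturb the path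 by Lemma~\ref{lem:generic} with $B=B_{R_1}$, so little that at $\lambda=0$ and $\lambda=1$ the points $0a$ $(a\in B_S)$, which are distinct, keep their order. Then $p_+(0)|_{B_S}=p|_{B_S}$ and $p_+(1)|_{B_S}=p'|_{B_S}$.

For every $\lambda\in[0,1]$ the points $0a=\theta(a)$ $(a\in B_{R_1})$ are distinct and ordered as in $p$. Since $r\le R_1$, this gives $0u=\theta(u(p))>0$. By Lemma~\ref{lem:flip}, for each $\lambda_0\in[0,1]$ the values of $gv^m$ at $p_+(\lambda_0)$ and $p_-(\lambda_0)$ are either both equal to $c$ or both different from $c$. By Lemma~\ref{lem:semicont}, the value at $p_+(\lambda)$ is one of these two for $\lambda$ near $\lambda_0$. So the set of $\lambda\in[0,1]$ with $(gv^m)(p_+(\lambda))=c$ is open and closed. It contains $0$, hence $1$.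
\end{proof}

\section{Patterns, classes and bounded drift}\label{sec:classes}

The \emph{pattern} of $p\in\mathcal O$ is $\tau(p)=p|_{B_{R_1}}$. Whether $p\in V_+$ depends only on $\tau(p)$, since $r\le R_1$. Let $\Pi_+=\{\tau(p):p\in V_+\}$, a set with at most $\gamma(R_1)!$ elements. For $\tau=\tau(p)\in\Pi_+$ let
\[
M(\tau)=\{(m,c)\in\mathbb Z\times B_{R_0}:(gv^m)(p)=c\}.
\]
This set depends only on $\tau$, by Proposition~\ref{prop:local}, and it is nonempty, by Lemma~\ref{lem:short}. It lists the good exponents at $\tau$.

We need one exponent for all patterns that occur along an orbital. When the base point slides along an orbital, the pattern changes through visible flips, so these are the moves that we have to allow.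

\begin{definition}\label{def:class}
Patterns $\tau,\tau'\in\Pi_+$ are \emph{adjacent} if there are $A>0$, a tuple $D\in\mathcal D_A^k$ with $0u>0$ and $H_D$ cyclic, and $p,p'\in\operatorname{Ref}(D)$ with $\tau(p)=\tau$ and $\tau(p')=\tau'$. The \emph{classes} of $\Pi_+$ are the classes of the equivalence relation generated by adjacency.
\end{definition}

The classes depend on $u$ and $r$ only, not on $g$ or $v$. In Example~\ref{ex:rankone}, with $u=x\vee x^{-1}$, the patterns of $p_+$ and $p_-$ form two different classes: if $0x^j=0$ with $j\ne0$ then $0x=0$ and $0u=0$, so a tuple with $0u>0$ has trivial stabilizer and a single refinement.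

A visible flip may change the good exponents, but only by a bounded amount. The reason is that $p_+$ and $p_-$ project to the same real orbit. A large change would force the sequence $Q_n$ to travel along the axis of $h$ for many periods, and then the real points $0Q_n$, which are all different, would have to repeat.

\begin{lemma}[Bounded drift]\label{lem:drift}
Let $\tau,\tau'\in\Pi_+$ be equal or adjacent, $(m,c)\in M(\tau)$ and $(m',c')\in M(\tau')$. Then $|m-m'|\le\kappa$.
\end{lemma}

\begin{proof}
If $\tau=\tau'=\tau(p)$, then $Q_m=c$ and $Q_{m'}=c'$ for this $p$, so $d(Q_m,Q_{m'})\le2R_0$, and Lemma~\ref{lem:noback}(iii) gives $|m-m'|+1\le(2R_0+1)\gamma(K)\le\kappa$.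

Let $\tau\ne\tau'$ be adjacent through $D$. Then $H_D=\langle h\rangle$ with $h\ne e$, and we may name the generator so that $\tau=\tau(p_-)$ and $\tau'=\tau(p_+)$. Since $p_\pm$ differ on $B_{R_1}$, there are $a,b\in B_{R_1}$ with $ba^{-1}=h^i$, $i\ne0$. By \eqref{eq:axis} at the vertex $e$ we get $|h|\le|h^i|\le2R_1$, and the vertex $\pi$ of the axis nearest to $e$ has $|\pi|\le|h|\le2R_1$. Let $Q_n$ be the sequence for $p_-$, so $Q_m=c$. By Lemma~\ref{lem:refine} for $p_-$ and for $p_+$ we have $0Q_{m'}=0gv^{m'}=0c'$. So $Q_{m'}=h^jc'$ for some $j\in\mathbb Z$.

We claim that $|j|+1\le\gamma(\rho)^2$. This holds for $j=0$, so let $j\ne0$, and for $0\le l\le|j|$ put $h_l=h^{\pm l}$ with the sign of $j$. The vertex $h_l\pi$ lies on $[\pi,h^j\pi]\subset[e,h^j]$, and $d(h_l,h_l\pi)=|\pi|\le2R_1$. The geodesic $[e,h^j]$ is contained in $[e,c]\cup[c,h^jc']\cup[h^jc',h^j]$, and the first and last pieces have length at most $R_0$, so every vertex of $[e,h^j]$ is within $R_0$ of $[c,h^jc']=[Q_m,Q_{m'}]$. By Lemma~\ref{lem:noback}(i) for the $Q_n$ with $n$ between $m$ and $m'$, there is $n_l$ with $Q_{n_l}=h_ld_l$ and $|d_l|\le2R_1+R_0+r=\rho$.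 Then $0gv^{n_l}=0Q_{n_l}=0d_l$ is one of at most $\gamma(\rho)$ real points. The map $n\mapsto0gv^n=0u^ng$ is injective because $0u>0$, so at most $\gamma(\rho)$ integers occur as $n_l$. For each integer $n$ at most $\gamma(\rho)$ of the distinct vertices $h_l$ lie within $\rho$ of $Q_n$. This proves the claim.

Now $d(Q_m,Q_{m'})=d(c,h^jc')\le2R_0+|j|\,|h|\le2R_0+2R_1\gamma(\rho)^2$, and Lemma~\ref{lem:noback}(iii) gives $|m-m'|+1\le\kappa$.
\end{proof}

We now restore the symmetry between $u$ and $u^{-1}$. For $\varepsilon=\pm1$ we write $V_\varepsilon$, and we let $\Pi_\varepsilon$, its classes, and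
\[
M_\varepsilon(\tau(p))=\{(m,c)\in\mathbb Z\times B_{R_0}:(gv^{\varepsilon m})(p)=c\}\qquad(p\in V_\varepsilon)
\]
be the objects above for the triple $(u^\varepsilon,v^\varepsilon,g)$. The sets $\Pi_+$ and $\Pi_-$ are disjoint, and a \emph{class} means a class of $\Pi_+$ or of $\Pi_-$.

Let $D\in\mathcal D_A^k$ and $\alpha\in\mathbb R$. If the points $\alpha a$ $(a\in B_{R_1})$ are distinct, the \emph{pattern at $\alpha$} is the order on $B_{R_1}$ given by $a<b\iff\alpha a<\alpha b$. It equals $\tau(p)$ for every $p\in\operatorname{Ref}(\alpha)$.

\begin{lemma}[Classes are constant on orbitals]\label{lem:orbital}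
Let $D\in\mathcal D_A^k$ and $\alpha,\beta\in(-A,A)$. Suppose that $\alpha u\ne\alpha$, that $\beta$ lies in the orbital of $\alpha$ under $u$, and that the patterns at $\alpha$ and at $\beta$ are defined. Then these two patterns lie in the same class.
\end{lemma}

\begin{proof}
Replacing $u$ by $u^{-1}$ if necessary, assume $\alpha u>\alpha$. The orbital is the union of the intervals $[\alpha u^l,\alpha u^{l+1})$, and a point $s$ of such an interval has $su\ge\alpha u^{l+1}>s$. So $su>s$ for all $s$ between $\alpha$ and $\beta$. We slide the base point from $\alpha$ to $\beta$. Put $s_\lambda=\alpha+\lambda(\beta-\alpha)$, let $J\supset[0,1]$ be an open interval on which $|s_\lambda|<A$, and let $f_i(\lambda,s)=f_i(s+s_\lambda)-s_\lambda$. This is a path in $\mathcal D_{2A}^k$. It is conjugate to $D$ by the translation by $s_\lambda$, so the image of $0$ under $w\in F$ at the parameter $\lambda$ is $s_\lambda w-s_\lambda$. Hence $0u>0$ for all $\lambda\in[0,1]$, and the patterns at $0$ for $\lambda=0$ and $\lambda=1$ are the patterns of $D$ at $\alpha$ and $\beta$.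

Perturb the path by Lemma~\ref{lem:generic} with $B=\{e\}$, so little that $0u>0$ still holds on $[0,1]$, where the continuous function $0u$ has a positive minimum, and that the two end patterns are unchanged. For every $\lambda_0\in[0,1]$ the patterns $\tau(p_+(\lambda_0))$ and $\tau(p_-(\lambda_0))$ lie in $\Pi_+$ and are adjacent through $D_{\lambda_0}$, and by Lemma~\ref{lem:semicont} the pattern $\tau(p_+(\lambda))$ is one of them for $\lambda$ near $\lambda_0$. So the class of $\tau(p_+(\lambda))$ is locally constant on $[0,1]$, hence constant. At $\lambda=0,1$ the pattern $\tau(p_+(\lambda))$ is the end pattern.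
\end{proof}

\section{The normalized conjugator}\label{sec:normal}

In each class $\mathcal C\subset\Pi_\varepsilon$ choose a pattern $\tau_{\mathcal C}$ and a pair $(n_{\mathcal C},c_{\mathcal C})\in M_\varepsilon(\tau_{\mathcal C})$. Let $W=V_+\cup V_-=\{p\in\mathcal O:u(p)\ne e\}$. For $p\in V_\varepsilon$ with $\tau(p)\in\mathcal C$ put
\[
n(p)=\varepsilon n_{\mathcal C},\qquad\varphi(p)=(u^{n(p)}g)(p)=(gv^{n(p)})(p).
\]

\begin{lemma}\label{lem:phi}
For $p\in W$ we have $\varphi(p)\in B_{R_2}$, and $\varphi(p)$ depends only on $p|_{B_{R_3}}$.
\end{lemma}

\begin{proof}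
Let $p\in V_\varepsilon$, $\tau=\tau(p)\in\mathcal C$, and fix a pair $(m,c)\in M_\varepsilon(\tau)$, chosen in terms of $\tau$ alone. Either $\tau=\tau_{\mathcal C}$, or $\tau$ is joined to $\tau_{\mathcal C}$ by a chain of fewer than $|\Pi_\varepsilon|\le\gamma(R_1)!$ adjacencies. Choose an element of $M_\varepsilon$ at each intermediate pattern and apply Lemma~\ref{lem:drift} at each step; in both cases $|m-n_{\mathcal C}|\le\kappa\,\gamma(R_1)!=N$. Now $\varphi(p)=c\,v^{\varepsilon(n_{\mathcal C}-m)}$ in $(G,p)$ is obtained from $c\in B_{R_0}$ by at most $N$ applications of $v$ or $v^{-1}$. Each of them moves the current point $d$ within $dB_r$ and depends only on the order of $dB_r$, and all these balls lie in $B_{R_0+rN}=B_{R_2}$. So $\varphi(p)\in B_{R_2}$ is determined by $p|_{B_{R_1}}$ and $p|_{B_{R_2}}$.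
\end{proof}

In a chain $(G,p)$ let $\operatorname{supp}u=\{a:au\ne a\}$, which by Lemma~\ref{lem:local}(b) is the set of $a$ with $p^a\in W$, and let the \emph{class of} $a\in\operatorname{supp}u$ be the class of $\tau(p^a)$.

\begin{lemma}\label{lem:Phi}
Let $p\in\mathcal O$. In $(G,p)$, the points $a$ and $au$ have the same class for every $a\in\operatorname{supp}u$. The map $\Phi:a\mapsto a\,\varphi(p^a)$ is a bijection from $\operatorname{supp}u$ onto $\operatorname{supp}v$ with $(au)\Phi=(a\Phi)v$.
\end{lemma}

\begin{proof}
Put $q=p^a\in W$ and $d=u(q)\in B_r$. Then $au=ad$ and $p^{ad}=q^d$, so we have to compare $\tau(q)$ and $\tau(q^d)$. Realize $q|_{B_{R_1+r}}$ by Lemma~\ref{lem:realize} with $\theta(e)=0$. Then $0u=\theta(d)=0d\ne0$. For $b\in B_{R_1}$ we have $0b=\theta(b)$ and $(0d)b=\theta(db)$, so the patterns at $0$ and at $0d$ are defined and equal to $\tau(q)$ and $\tau(q^d)$. The point $0d=0u$ lies in the orbital of $0$, and Lemma~\ref{lem:orbital} applies.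

So the exponent $n(p^a)$ is constant on each $\langle u\rangle$-orbit in $\operatorname{supp}u$, and $z:a\mapsto au^{n(p^a)}$ acts on each orbit as a fixed power of $u$. Hence $z$ is a permutation of $\operatorname{supp}u$ that commutes with $u$. From $(ag)v=(au)g$ we see that $g$ maps $\operatorname{supp}u$ onto $\operatorname{supp}v$. By Lemma~\ref{lem:local}(b), $azg=a\cdot(u^{n(p^a)}g)(p^a)=a\Phi$. So $\Phi=zg$ is a bijection, and $(au)\Phi=azug=azgv=(a\Phi)v$.
\end{proof}

The map $\Phi$ conjugates $u$ to $v$ and moves points a bounded distance in a locally determined way. It remains to show that it is induced by an element of $F$. An element of $F$ preserves the order in every action, so it must respect every way in which two points with local orders $p$ and $q$ can sit in a common chain. The next lemma proves this property for $\varphi$, in a finite form.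

\begin{lemma}[Monotonicity]\label{lem:mono}
Let $S=R_3$, let $p,q\in W$, $a=\varphi(p)$, $b=\varphi(q)$. Let $\sigma$ be a consistent total order on $\underline B_S\sqcup\overline B_S$ that restricts to $p|_{B_S}$ on $\underline B_S$ and to $q|_{B_S}$ on $\overline B_S$. If $\underline e<\overline e$ in $\sigma$, then $\underline a<\overline b$ in $\sigma$.
\end{lemma}

\begin{proof}
Note that $a,b\in B_{R_2}\subset B_S$. Realize $\sigma$ by $\theta$ and $D\in\mathcal D_A^k$, and put $\alpha=\theta(\underline e)<\beta=\theta(\overline e)$. Then $\alpha y=\theta(\underline y)$ and $\beta y=\theta(\overline y)$ for $y\in B_S$, so we have to show $\alpha a<\beta b$, and the patterns at $\alpha,\beta$ are $\tau(p),\tau(q)$. Take $\hat p\in\operatorname{Ref}(\alpha)$ and $\hat q\in\operatorname{Ref}(\beta)$. They agree with $p$ and $q$ on $B_S$, so they lie in $W$, they have the exponents $n=n(p)$ and $n'=n(q)$, and $\varphi(\hat p)=a$, $\varphi(\hat q)=b$ by Lemma~\ref{lem:phi}. Lemma~\ref{lem:refine} gives $\alpha a=\alpha u^ng$ and $\beta b=\beta u^{n'}g$. Since $g$ is increasing on $\mathbb R$, it suffices to show $\alpha u^n<\beta u^{n'}$.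

We have $\alpha u=\theta(\underline{u(p)})\ne\alpha$. If $\beta$ lies in the orbital of $\alpha$, then $\tau(p)$ and $\tau(q)$ lie in the same class by Lemma~\ref{lem:orbital}, so $n=n'$ and $\alpha u^n<\beta u^n$. Otherwise $\beta>\alpha$ lies above the whole orbital, so $\beta>\alpha u^{n-n'}$ and $\beta u^{n'}>\alpha u^n$.
\end{proof}

\section{Interpolation and the proof of Theorem~\ref{thm:bound}}\label{sec:interp}

We look for $g^*\in L(B_{R_4})$ with $g^*(p)=\varphi(p)$ for all $p\in W$. Consider first two orders $p,q$ and an element $\bigvee_i\bigwedge_jw_{ij}$ with value $a$ at $p$ and $b$ at $q$. For the index $i$ at which the maximum is attained in $p$, all $w_{ij}$ satisfy $a\le_pw_{ij}$, and in $q$ one of them satisfies $w_{ij}\le_qb$. So a group element $w$ with $a\le_pw$ and $w\le_qb$ is necessary, and we shall see that such elements, for all pairs, are sufficient. We obtain a short $w$ from an alternative. Try to glue the $p$-ball and the $q$-ball into one consistent order in which $\overline b<\underline a$, and impose only what this relation forces. Either $\overline e<\underline e$ is forced, and the derivation produces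 $w$, or it is not, and the glued order contradicts monotonicity.

\begin{lemma}[Certificates]\label{lem:cert}
Let $p,q\in W$, $a=\varphi(p)$, $b=\varphi(q)$. There is $w\in B_{R_4}$ with $a\le_pw$ and $w\le_qb$.
\end{lemma}

\begin{proof}
Let $S=R_3$. Let $C\subset B_S\times B_S$ be the least set that contains $(b,a)$ and satisfies, for $(y,z)\in C$:
\begin{enumerate}
\item[(i)] $(y',z')\in C$ whenever $y',z'\in B_S$, $y'\le_qy$ and $z\le_pz'$;
\item[(ii)] $(yx,zx)\in C$ whenever $x\in\{x_1^{\pm1},\dots,x_k^{\pm1}\}$ and $yx,zx\in B_S$.
\end{enumerate}
A pair $(y,z)\in C$ is to be read as ``$\overline y<\underline z$ is forced''. Each rule has one premise, so every element of $C$ is the end of a sequence of pairs that starts at $(b,a)$, in which each pair follows from the previous one by a rule. Removing repetitions, we may assume that the sequence has fewer than $\gamma(S)^2=R_4$ steps. Along the sequence we keep an element $\xi\in G$ with $y\le_qb\xi$ and $a\xi\le_pz$: start with $\xi=e$, keep $\xi$ at a use of (i), and replace $\xi$ by $\xi x$ at a use of (ii), which is allowed by right invariance. At the end $|\xi|\le R_4$. If $(e,e)\in C$,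 then $e\le_qb\xi$ and $a\xi\le_pe$, and $w=\xi^{-1}$ satisfies $w\le_qb$ and $a\le_pw$.

Suppose $(e,e)\notin C$. Define a relation $\sigma$ on $\underline B_S\sqcup\overline B_S$ by $p$ on $\underline B_S$, by $q$ on $\overline B_S$, and by $\overline y<\underline z$ if $(y,z)\in C$ and $\underline z<\overline y$ if $(y,z)\notin C$. Any two distinct elements are related in exactly one direction, so $\sigma$ is a total order if it has no cycle of length three. A cycle cannot lie in one copy. A cycle with two elements in $\overline B_S$ has the form $\overline y<\overline{y'}<\underline z<\overline y$; then $y<_qy'$ and $(y',z)\in C$, so $(y,z)\in C$ by (i), against $\underline z<\overline y$. A cycle with two elements in $\underline B_S$ has the form $\underline z<\underline{z'}<\overline y<\underline z$; then $(y,z)\in C$ and $z<_pz'$, so $(y,z')\in C$ by (i), against $\underline{z'}<\overline y$. So $\sigma$ is a total order. It is consistent: within a copy by right invariance, and across the copies because (ii), used with $x_i$ and with $x_i^{-1}$, gives $(y,z)\in C\iff(yx_i,zx_i)\in C$ when all four elements lie in $B_S$. Finally $\underline e<\overline e$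 since $(e,e)\notin C$, and $\overline b<\underline a$ since $(b,a)\in C$. This contradicts Lemma~\ref{lem:mono}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:bound}]
Let $v=g^{-1}ug$; every $g\in F$ has some finite radius $R$, so the standing assumptions hold. If $W=\emptyset$, then $u=e$ by Lemma~\ref{lem:faithful}, so $v=e$, and $e\in L(B_{R_4})$ is a conjugator. Let $W\ne\emptyset$.

\emph{Two orders.} Let $p,q\in W$, $a=\varphi(p)$, $b=\varphi(q)$. Lemma~\ref{lem:cert} for $(p,q)$ and for $(q,p)$ gives $w,w'\in B_{R_4}$ with
\[
a\le_pw,\qquad w\le_qb,\qquad b\le_qw',\qquad w'\le_pa .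
\]
Since $\gamma(n)\ge n$, we have $R_4\ge R_3\ge R_2$, so $a,b\in B_{R_4}$. Put
\[
g_{p,q}=\bigl((a\wedge w)\vee b\bigr)\wedge(a\vee w')\in L(B_{R_4}).
\]
At $p$, both $a\wedge w$ and $a\vee w'$ have the value $a$, so $g_{p,q}(p)=\min_p(\max_p(a,b),a)=a$. At $q$, the value of $a\wedge w$ is at most $w\le_qb$, so the first factor has the value $b$, and the value of $a\vee w'$ is at least $w'\ge_qb$; hence $g_{p,q}(q)=b$.

\emph{All orders.} In the finite lattice $L(B_{R_4})$ put
\[
g_p=\bigvee_{q\in W}g_{p,q},\qquad g^*=\bigwedge_{p\in W}g_p ;
\]
each of these is a join or meet of finitely many distinct elements. Then $g_p(p)=\varphi(p)$, as every $g_{p,q}$ has this value at $p$, and $g_p(q)\ge_qg_{p,q}(q)=\varphi(q)$ for all $p,q\in W$. Therefore $g^*(q)=\min_{p}g_p(q)=\varphi(q)$ for all $q\in W$, the minimum being attained at $p=q$.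

\emph{The element $g^*$ is a conjugator.} Fix $p\in\mathcal O$ and work in $(G,p)$. For $a\in\operatorname{supp}u$ we have $ag^*=a\cdot g^*(p^a)=a\,\varphi(p^a)=a\Phi$. By Lemma~\ref{lem:Phi}, the permutation $g^*$ of $G$ maps $\operatorname{supp}u$ onto $\operatorname{supp}v$, hence the complement onto the complement. If $a\in\operatorname{supp}u$, then $au\in\operatorname{supp}u$ and $aug^*=(au)\Phi=(a\Phi)v=ag^*v$. If $a\notin\operatorname{supp}u$, then $ag^*\notin\operatorname{supp}v$ and $aug^*=ag^*=ag^*v$. So $ug^*$ and $g^*v$ have the same value at every $p$, and $ug^*=g^*v$ by Lemma~\ref{lem:faithful}.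
\end{proof}

Nothing is required of $g^*$ outside the support of $u$. This is why $\varphi$ had to be controlled only on $W$, where $u$ moves the base point and the sequences $P_n$, $Q_n$ are available.

\section{Complexity and centralizers}\label{sec:supp}

The realization lemma turns Lemma~\ref{lem:faithful} into a finite test, and so it also solves the word problem.

\begin{lemma}\label{lem:wp}
The consistent total orders on $B_n$ are exactly the restrictions of right orders of $G$. Hence two elements $\bigvee_i\bigwedge_jw_{ij}$ and $\bigvee_s\bigwedge_tw'_{st}$ of $F$ with all $w_{ij},w'_{st}\in B_n$ are equal if and only if $\max_i\min_jw_{ij}=\max_s\min_tw'_{st}$ for every consistent total order on $B_n$.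
\end{lemma}

\begin{proof}
Restrictions of right orders are consistent. Conversely, realize a consistent order on $B_n$ by Lemma~\ref{lem:realize} with $\theta(e)=0$; then $0a=\theta(a)$ for $a\in B_n$, and every $p\in\operatorname{Ref}(0)$ restricts to the given order. The second statement follows from Lemma~\ref{lem:faithful}.
\end{proof}

\begin{theorem}\label{thm:complexity}
For fixed finite $k$, the conjugacy problem for $F$ can be solved in time bounded by a tower of exponentials of fixed height in the length of the input.
\end{theorem}

\begin{proof}
Let $r\ge1$ be the length of the input, which bounds the number of occurrences of generators in the words $u$ and $v$, and let $n=R_4+r$. Since $\gamma(m)\le(2k+1)^m$ and $m!\le2^{m^2}$, the numbers $K,\dots,R_4,n$ are obtained from $r$ by a fixed number of exponentiations and polynomial operations. There are at most $2^{2^{\gamma(R_4)}}$ expressions $g=\bigvee_i\bigwedge_jw_{ij}$ over $B_{R_4}$ and at most $\gamma(n)!$ total orders on $B_n$, whose consistency can be tested directly. By Theorem~\ref{thm:bound} and Lemmas~\ref{lem:faithful} and~\ref{lem:wp}, $u$ and $v$ are conjugate if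 and only if some $g$ satisfies $(eu)g=(eg)v$ for every consistent order on $B_n$. To evaluate, move all inversions in $u$ and $v$ to the generators by the rules $(w_1w_2)^{-1}=w_2^{-1}w_1^{-1}$ and $(w_1\vee w_2)^{-1}=w_1^{-1}\wedge w_2^{-1}$ and its dual, and use the recursion $a(w_1w_2)=(aw_1)w_2$, $a(w_1\vee w_2)=\max(aw_1,aw_2)$, $a(w_1\wedge w_2)=\min(aw_1,aw_2)$. For a word with at most $r$ occurrences of generators this visits each subword once and stays in $aB_r$. Together with $ag=\max_i\min_jaw_{ij}$, it uses only comparisons in $B_n$, and each test takes time polynomial in $r+2^{\gamma(n)}$.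
\end{proof}

The proof of Theorem~\ref{thm:bound} applied with $v=u$ describes centralizers, at least on the part of the chains where $u$ acts nontrivially. Let $\Sigma$ be the disjoint union, over all $p\in\mathcal O$, of the supports of $u$ in the chains $(G,p)$. An element that commutes with $u$ preserves each support, so the centralizer $C_F(u)$ acts on $\Sigma$.

\begin{theorem}\label{thm:centralizer}
Let $F$ have finite rank and let $u\in F$. The permutation group $\Gamma_u$ induced by $C_F(u)$ on $\Sigma$ has a free abelian subgroup of finite rank and finite index.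
\end{theorem}

\begin{proof}
Fix $r\ge1$ bounding the radius of $u$, and take $v=u$. The classes depend only on $u$ and $r$; let $s$ be their number, which is finite. For a family of integers $(m_{\mathcal C})\in\mathbb Z^s$ consider the map $a\mapsto au^{m_{\mathcal C}}$ on $\Sigma$, where $\mathcal C$ is the class of $a$. By Lemma~\ref{lem:Phi} classes are constant on $\langle u\rangle$-orbits, so these maps are permutations and their exponents add under composition. Every class is the class of the point $e$ of some chain $(G,p)$, and $u$ has no finite orbit on $\Sigma$, because it preserves the order of each chain and fixes no point of $\Sigma$. So these permutations form a group $\mathcal A\cong\mathbb Z^s$. For $g\in C_F(u)$, Sections~\ref{sec:normal} and~\ref{sec:interp} give $z\in\mathcal A$ and $g^*\in L(B_{R_4})\cap C_F(u)$ with $zg=g^*$ on $\Sigma$. Hence $\Gamma_u$ is covered by finitely many cosets $\mathcal A\gamma^*$, where $\gamma^*$ is the permutation induced by such a $g^*$. If $\gamma_1,\gamma_2\in\Gamma_u$ lie in the same coset, then $\gamma_1\gamma_2^{-1}\in\Gamma_u\cap\mathcal A$. So $\Gamma_u\cap\mathcal A$ has finite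 index in $\Gamma_u$, and it is free abelian of rank at most $s$.
\end{proof}

In Example~\ref{ex:rankone}, with $u=x\vee x^{-1}$, the set $\Sigma$ consists of both chains, there are $s=2$ classes, and $\Gamma_u=\mathcal A\cong\mathbb Z^2$ is the whole group $F$.

\begin{thebibliography}{9}

\bibitem{Conrad}
Conrad, faithfulness of the action of a free lattice-ordered group on the right-ordered free group.

\bibitem{Holland}
Holland, the embedding of every lattice-ordered group in the group of order automorphisms of a chain.

\bibitem{HM}
Holland and McCleary, solvability of the word problem for free lattice-ordered groups.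

\end{thebibliography}
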